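\title{The norm of the Riesz projection on $L^p$ with a power weight}

\begin{abstract}
Let $P$ be the Riesz projection on the unit circle, let $1<p<\infty$, and let $w(t)=|t-t_0|^\beta$ with $|t_0|=1$ and $-1<\beta<p-1$. We prove that the norm of $P$ on $L^p(w)$ equals $1/\sin(\pi/r)$, where $r=\max\bigl(p,\,p',\,p/(1+\beta),\,p/(p-1-\beta)\bigr)$. This number was known to be a lower bound, and equality was conjectured. The proof combines a sharp pointwise inequality with subharmonicity. It gives the same constant for $\max(|Pf|,|f-Pf|)$ when $p\le2$, a dual estimate when $p\ge2$, and the largest norm of $P$ over the weights $e^{c+\tilde u}$ with $\|u\|_\infty\le\pi\gamma/2$.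
\end{abstract}

\section{The problem and the results}\label{sec:intro}

Let $\mathbb T$ be the unit circle, $\mathbb D$ the open unit disk, $m$ the normalized Lebesgue measure on $\mathbb T$, and $\hat f(n)=\int_{\mathbb T}f\,\bar t^{\,n}\,dm$. The Riesz projection
\[
P\Bigl(\sum_{n\in\mathbb Z}\hat f(n)t^n\Bigr)=\sum_{n\ge0}\hat f(n)t^n
\]
is the orthogonal projection of $L^2(\mathbb T)$ onto the Hardy space $H^2$. We put $Q=I-P$; the operator of harmonic conjugation is $S=2P-I=P-Q$. Let $1<p<\infty$ and $p'=p/(p-1)$. For a weight $w\ge0$ let $L^p(w)$ be the space of measurable $f$ with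
\[
\|f\|_{p,w}=\Bigl(\int_{\mathbb T}|f|^pw\,dm\Bigr)^{1/p}<\infty,
\]
and let $\|P\|_{L^p(w)}$ be the smallest $C\in[0,\infty]$ such that $\|Pf\|_{p,w}\le C\|f\|_{p,w}$ for all trigonometric polynomials $f$. Since $f=Pf+Qf$, this number measures how far an analytic function can be canceled, in the norm of $L^p(w)$, by adding an antianalytic one. For $p=2$ and $w=1$ the two parts are orthogonal, no cancellation is possible, and the norm is $1$.

We consider the power weights
\[
w(t)=|t-t_0|^\beta,\qquad t_0\in\mathbb T,\qquad -1<\beta<p-1 .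
\]
The condition on $\beta$ says exactly that $w$ and $w^{-1/(p-1)}$ are integrable. The first property puts the trigonometric polynomials into $L^p(w)$; the second puts $L^p(w)$ into $L^1$, so that its elements have Fourier coefficients. It is known that
\begin{equation}\label{eq:r}
\|P\|_{L^p(w)}\ge\frac1{\sin(\pi/r)},\qquad r=\max\Bigl(p,\ p',\ \frac p{1+\beta},\ \frac p{p-1-\beta}\Bigr),
\end{equation}
and it has been conjectured that equality holds. We prove this conjecture.

\begin{theorem}\label{thm:norm}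
Let $1<p<\infty$, $-1<\beta<p-1$ and $w(t)=|t-t_0|^\beta$. Then $\|P\|_{L^p(w)}=1/\sin(\pi/r)$.
\end{theorem}

The four numbers in the definition of $r$ form two pairs of conjugate exponents. If $1/x+1/x'=1$, then $\sin(\pi/x)=\sin(\pi/x')$ and $\max(x,x')\ge2$, and $\sin(\pi/x)$ decreases for $x\ge2$. Hence
\begin{equation}\label{eq:constant}
\frac1{\sin(\pi/r)}=\max\Bigl\{\frac1{\sin(\pi/p)},\ \frac1{\sin\bigl(\pi(1+\beta)/p\bigr)}\Bigr\}.
\end{equation}
For $\beta=0$ this is $1/\sin(\pi/p)$, for $p=2$ it is $1/\cos(\pi\beta/2)$, and it tends to infinity at both ends of the range of $\beta$. The numbers $1/p$ and $(1+\beta)/p$ are critical exponents: $|t-t_1|^{-\lambda}$ lies in $L^p(w)$ if and only if $\lambda<1/p$ when $t_1\ne t_0$, and if and only if $\lambda<(1+\beta)/p$ when $t_1=t_0$. In Section~\ref{sec:lower} we show that an analytic function with a singularity of order $\lambda$ can be reduced by the factor $\sin(\pi\lambda)$ by adding a multiple of its complex conjugate. So a singularity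 at $t_0$ and a singularity away from $t_0$ each give a lower bound, and the conjecture says that no function does worse than one with a single singularity.

The proof controls $P$ and $Q$ together. Write
\[
Mf=\max(|Pf|,|Qf|).
\]

\begin{theorem}\label{thm:max}
Let $p$, $\beta$, $w$ be as in Theorem~\ref{thm:norm}. If $1<p\le2$, then
\begin{equation}\label{eq:max}
\|Mf\|_{p,w}\le\frac1{\sin(\pi/r)}\,\|f\|_{p,w},\qquad f\in L^p(w).
\end{equation}
If $p\ge2$, then
\begin{equation}\label{eq:dualmax}
\|Pg_1+Qg_2\|_{p,w}\le\frac1{\sin(\pi/r)}\,\bigl\||g_1|+|g_2|\bigr\|_{p,w},\qquad g_1,g_2\in L^p(w).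
\end{equation}
The constants are best possible.
\end{theorem}

For $\beta\ge0$ and $p\le2$ the proof uses only that $w$ is the modulus of the analytic function $(1-\bar t_0\zeta)^\beta$, whose argument is bounded by $\pi\beta/2$. This leads to a larger class of weights. Extend a real $u\in L^\infty(\mathbb T)$ to $\mathbb D$ by its Poisson integral, and let $\tilde u$ be the harmonic function with $\tilde u(0)=0$ for which $u+i\tilde u$ is holomorphic. Then $u+i\tilde u=2Pu-\hat u(0)\in H^2$, so $u$ and $\tilde u$ have radial limits almost everywhere; the boundary function $\tilde u$ is the \emph{harmonic conjugate} of $u$. For $\gamma\ge0$ let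
\[
W_\gamma=\bigl\{e^{c+\tilde u}:\ c\in\mathbb R,\ u\ \text{real},\ \|u\|_\infty\le\pi\gamma/2\bigr\}.
\]

\begin{theorem}\label{thm:W}
We have
\begin{align*}
\max_{w\in W_\gamma}\|P\|_{L^p(w)}&=\frac1{\sin\bigl(\pi(1+\gamma)/p\bigr)}&&(1<p\le2,\ 0\le\gamma<p-1),\\
\max_{w\in W_\gamma}\|P\|_{L^p(w)}&=\frac1{\sin\bigl(\pi(1-\gamma)/p\bigr)}&&(p\ge2,\ 0\le\gamma<1).
\end{align*}
The maxima are attained at $|t-t_0|^{\gamma}$ and $|t-t_0|^{-\gamma}$, respectively.
\end{theorem}

The upper bounds come from a sharp pointwise inequality combined with subharmonicity, in the spirit of Hollenbeck and Verbitsky \cite{HV}. Section~\ref{sec:p2} carries out the method for $p=2$, where the inequality is a statement about a quadratic form. Sections~\ref{sec:pointwise} and~\ref{sec:core} prove the inequality for $1<p<2$, Section~\ref{sec:power} integrates it against power weights, Section~\ref{sec:dual} passes to $p>2$ by duality, and Section~\ref{sec:W} treats the classes $W_\gamma$.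

Rotation of the circle commutes with $P$, so we take $t_0=1$. For $|\zeta|\le1$, $\zeta\ne1$, we take $\arg(1-\zeta)\in(-\frac\pi2,\frac\pi2)$ and define powers of $1-\zeta$ with this argument. Throughout, $q=p/2$; it is not the conjugate exponent.

\section{Admissible weights and subharmonic functions}\label{sec:prelim}

A weight $w$ is \emph{admissible for $p$} if $w\in L^1$ and $w':=w^{-1/(p-1)}\in L^1$. Since $(w')^{-1/(p'-1)}=w$, the weight $w'$ is then admissible for $p'$. Put $\langle f,g\rangle=\int_{\mathbb T}f\bar g\,dm$.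

\begin{lemma}\label{lem:weights}
Let $w$ be admissible for $p$.
\begin{enumerate}
\item[(i)] $L^p(w)\subset L^1$ continuously, and the trigonometric polynomials are dense in $L^p(w)$.
\item[(ii)] If $\|P\|_{L^p(w)}<\infty$, then $P$ extends to a bounded operator on $L^p(w)$ with $\widehat{Pf}(n)=\hat f(n)$ for $n\ge0$ and $\widehat{Pf}(n)=0$ for $n<0$. On $L^2\cap L^p(w)$ it is the $L^2$ projection.
\item[(iii)] If $\|Mf\|_{p,w}\le C\|f\|_{p,w}$ for all trigonometric polynomials $f$, then this holds for all $f\in L^p(w)$.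
\item[(iv)] $|\langle f,g\rangle|\le\|f\|_{p,w}\|g\|_{p',w'}$, and $\|f\|_{p,w}=\sup\{|\langle f,g\rangle|:\|g\|_{p',w'}\le1\}$. Moreover $\|P\|_{L^p(w)}=\|P\|_{L^{p'}(w')}$, and if this number is finite, then $\langle Pf,g\rangle=\langle f,Pg\rangle$ and $\langle Qf,g\rangle=\langle f,Qg\rangle$ for $f\in L^p(w)$, $g\in L^{p'}(w')$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) H\"older's inequality applied to $|f|w^{1/p}\cdot w^{-1/p}$ gives $\|f\|_1\le\|f\|_{p,w}\|w'\|_1^{1/p'}$, because $p'/p=1/(p-1)$. Continuous functions are dense in $L^p(w)$ because $w\,dm$ is a finite Borel measure, and Fej\'er means approximate them uniformly.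

(ii) By (i) the Fourier coefficients are continuous functionals on $L^p(w)$, so the formula passes from trigonometric polynomials to the extension. Two functions in $L^1$ with the same Fourier coefficients coincide.

(iii) $P$ and $Q$ are bounded by hypothesis, and $|Mf-Mg|\le|P(f-g)|+|Q(f-g)|$.

(iv) The maps $f\mapsto fw^{1/p}$ and $g\mapsto gw^{-1/p}$ are isometries of $L^p(w)$ onto $L^p$ and of $L^{p'}(w')$ onto $L^{p'}$, and together they preserve the pairing. This gives the first two claims, and by (i) the supremum may be taken over trigonometric polynomials $g$. For trigonometric polynomials $\langle Pf,g\rangle=\langle f,Pg\rangle$, so both norms of $P$ are the supremum of the same quantities. The identities extend by continuity.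
\end{proof}

A continuous real function $v$ on an open subset of $\mathbb C$ is \emph{subharmonic} if at each point its value is at most its mean over all sufficiently small circles centered there. The property is local, and the maximum of two harmonic functions has it. We use two further standard facts.
\begin{enumerate}
\item[(S1)] If $v$ is continuous on $\overline{\mathbb D}$ and subharmonic in $\mathbb D$, then $v(\zeta)\le\int_{\mathbb T}\frac{1-|\zeta|^2}{|t-\zeta|^2}\,v(t)\,dm(t)$ for $\zeta\in\mathbb D$; in particular $v(0)\le\int_{\mathbb T}v\,dm$.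
\item[(S2)] If $v$ is subharmonic on $\mathbb C$ and $G$ is holomorphic in $\mathbb D$, then $v\circ G$ is subharmonic in $\mathbb D$. For smooth $v$ this is the formula $\Delta(v\circ G)=|G'|^2(\Delta v)\circ G$; in general, the convolutions of $v$ with a smooth approximate identity are smooth, subharmonic, and converge to $v$ locally uniformly.
\end{enumerate}
We also note that
\begin{equation}\label{eq:radial}
|t_1-t|\le2\,|t_1-xt|\qquad(t,t_1\in\mathbb T,\ 0\le x<1),
\end{equation}
because $|t_1-t|\le|t_1-xt|+(1-x)$ and $1-x\le|t_1-xt|$.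

\section{The lower bound and the near-extremal functions}\label{sec:lower}

We include a short proof of the known bound \eqref{eq:r}, because the test functions dictate the form of the pointwise inequality used later. By \eqref{eq:constant} the bound is the following statement.

\begin{proposition}\label{prop:lower}
Let $w=|1-t|^\beta$, $-1<\beta<p-1$. Then $\|P\|_{L^p(w)}\ge1/\sin(\pi\lambda_1)$ for $\lambda_1=(1+\beta)/p$ and for $\lambda_1=1/p$.
\end{proposition}

\begin{proof}
We may assume $\|P\|_{L^p(w)}<\infty$. Let $t_1=1$ in the first case and $t_1=-1$ in the second; in both cases $0<\lambda_1<1$. For $0<\lambda<\lambda_1$ let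
\[
g(\zeta)=g_\lambda(\zeta)=\Bigl(\frac{t_1+\zeta}{t_1-\zeta}\Bigr)^{\lambda},
\]
with the principal branch; the fraction has positive real part in $\mathbb D$, and $g(0)=1$. By \eqref{eq:radial}, $|g(xt)|\le4^\lambda|t_1-t|^{-\lambda}\in L^1$, so by dominated convergence the Fourier coefficients of the boundary function $g$ are the Taylor coefficients of $g$. The choice of $\lambda_1$ gives $g_\lambda\in L^p(w)$ for $\lambda<\lambda_1$ and $\int|g_{\lambda_1}|^pw\,dm=\infty$, so $\|g_\lambda\|_{p,w}\to\infty$ as $\lambda\uparrow\lambda_1$ by Fatou's lemma.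

On $\mathbb T\setminus\{\pm1\}$ the fraction is purely imaginary, so $\arg g=\pm\pi\lambda/2$ and $\bar g=ge^{\mp i\pi\lambda}$. Put $f=g-\cos(\pi\lambda)\,\bar g$. Then
\[
|f|=|g|\,\bigl|e^{\pm i\pi\lambda}-\cos(\pi\lambda)\bigr|=\sin(\pi\lambda)\,|g|,
\]
and $Pf=g-\cos(\pi\lambda)$ by Lemma~\ref{lem:weights}(ii). Therefore
\[
\|P\|_{L^p(w)}\ge\frac{\|g_\lambda\|_{p,w}-\|1\|_{p,w}}{\sin(\pi\lambda)\,\|g_\lambda\|_{p,w}}\longrightarrow\frac1{\sin(\pi\lambda_1)}\qquad(\lambda\uparrow\lambda_1).\qedhere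
\]
\end{proof}

Up to additive constants, which are negligible in the limit, these functions have $Pf=g$ and $\overline{Qf}=-\cos(\pi\lambda)\,g$. An argument that gives the sharp upper bound must lose nothing on such pairs.

\section{The method in the case $p=2$}\label{sec:p2}

For a trigonometric polynomial $f$ put
\begin{equation}\label{eq:omegaz}
\omega=Pf,\qquad z=\overline{Qf}.
\end{equation}
These are analytic polynomials, $z(0)=0$, $f=\omega+\bar z$ on $\mathbb T$, and $Mf=\max(|\omega|,|z|)$.

Let $p=2$, $0\le\beta<1$ and $\delta=\pi\beta/2$. Without a weight one expands $|\omega+\bar z|^2=|\omega|^2+|z|^2+2\operatorname{Re}(\omega z)$ and uses that the analytic function $\omega z$ vanishes at $0$, so that $\operatorname{Re}(\omega z)$ has integral $0$. With the weight $|1-t|^\beta$ the cross term no longer integrates to zero, but a rotated one does. The function $\omega z(1-\zeta)^\beta$ is continuous on $\overline{\mathbb D}$, holomorphic in $\mathbb D$, and zero at $0$, so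
\begin{equation}\label{eq:p2zero}
\int_{\mathbb T}\operatorname{Re}\bigl(\omega ze^{i\eta}\bigr)\,|1-t|^\beta\,dm=0,\qquad\eta=\beta\arg(1-t),\qquad|\eta|\le\delta .
\end{equation}
We therefore look for constants $A$ and $b=2A\mu\ge0$ such that
\[
|\omega|^2\le A|\omega+\bar z|^2-b\operatorname{Re}(\omega ze^{i\eta})
\]
for all complex numbers $\omega,z$ and all $|\eta|\le\delta$. The difference of the two sides is
\[
(A-1)|\omega|^2+A|z|^2+2A\operatorname{Re}\bigl(\omega z(1-\mu e^{i\eta})\bigr),
\]
which is nonnegative for all $\omega,z$ if and only if $|1-\mu e^{i\eta}|^2\le1-1/A$. The left side equals $1-2\mu\cos\eta+\mu^2$ and is largest for $|\eta|=\delta$. The quantity $|1-\mu e^{i\delta}|$ is the distance from $1$ to a point of the ray of angle $\delta$; it is smallest at the foot of the perpendicular, $\mu=\cos\delta$, where it equals $\sin\delta$. So the best choice is $A=1/\cos^2\delta$, $b=2/\cos\delta$. Since $|\omega+\bar z|=|z+\bar\omega|$, the roles of $\omega$ and $z$ may be exchanged,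 and we have proved the following.

\begin{lemma}\label{lem:p2}
Let $0\le\delta<\frac\pi2$. For $\omega,z\in\mathbb C$ and $|\eta|\le\delta$,
\[
\max(|\omega|^2,|z|^2)\le\frac{|\omega+\bar z|^2}{\cos^2\delta}-\frac2{\cos\delta}\operatorname{Re}(\omega ze^{i\eta}).
\]
\end{lemma}

Multiply by $|1-t|^\beta$ and integrate. By \eqref{eq:p2zero} the last term disappears, and $\|Mf\|_{2,w}\le\|f\|_{2,w}/\cos(\pi\beta/2)$, which matches the lower bound. The general proof has the same two parts: a pointwise inequality with a correction term, and a reason why the correction term has an integral of the right sign.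

\section{The pointwise inequality for $1<p\le2$}\label{sec:pointwise}

\subsection*{The correction term}
For general $p$ the correction term must be homogeneous of degree $p$ in $(\omega,z)$, hence of degree $q=p/2$ in $\omega z$. The natural candidate $\operatorname{Re}(\omega z)^{q}$ is not well defined, since $\omega z$ has zeros in $\mathbb D$. We take the principal branch:
\[
\Psi(\rho e^{i\sigma})=\rho^{q}\cos(q\sigma),\qquad\rho\ge0,\quad|\sigma|\le\pi .
\]
The values at $\sigma=\pm\pi$ agree, so $\Psi$ is continuous on $\mathbb C$. Also $|\Psi(\zeta)|\le|\zeta|^q$, $\Psi(\bar\zeta)=\Psi(\zeta)$, and $\Psi(\lambda\zeta)=\lambda^q\Psi(\zeta)$ for $\lambda\ge0$. The function $\Psi$ has a crease along the negative axis and is not harmonic there unless $q$ is an integer. But we need only that the integral of the correction term be nonnegative, and for this subharmonicity is enough.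

\begin{lemma}\label{lem:Psi}
For $1<p\le2$ the function $\Psi$ is subharmonic on $\mathbb C$. Hence $\Psi\circ G$ is subharmonic in $\mathbb D$ for every holomorphic $G$ in $\mathbb D$.
\end{lemma}

\begin{proof}
Off $(-\infty,0]$, $\Psi=\operatorname{Re}\zeta^q$ is harmonic. Off $[0,\infty)$ write $\zeta=\rho e^{i\sigma}$ with $0<\sigma<2\pi$; there $v_1=\rho^q\cos(q\sigma)$ and $v_2=\rho^q\cos(q(2\pi-\sigma))$ are harmonic, $\Psi=v_1$ for $\sigma\le\pi$, and $\Psi=v_2$ for $\sigma\ge\pi$. For $\sigma\le\pi$ we have $0\le q\sigma\le q(2\pi-\sigma)\le2\pi-q\sigma$ because $q\le1$, and the cosine is at most $\cos(q\sigma)$ on $[q\sigma,2\pi-q\sigma]$; so $v_2\le v_1$. The substitution $\sigma\mapsto2\pi-\sigma$ gives $v_1\le v_2$ for $\sigma\ge\pi$. Thus $\Psi=\max(v_1,v_2)$ is subharmonic off $[0,\infty)$. At $0$, the mean of $\Psi$ over $|\zeta|=\rho$ is $\rho^q\sin(q\pi)/(q\pi)\ge0=\Psi(0)$. The last claim is (S2).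
\end{proof}

For $2<p<4$ the mean $\rho^q\sin(q\pi)/(q\pi)$ is negative and the lemma fails. This is why we work with $p\le2$ and reach $p>2$ by duality.

\subsection*{The inequality}

\begin{proposition}\label{prop:pointwise}
Let $1<p\le2$, $0\le\gamma<p-1$, and
\[
\alpha=\frac{\pi(1+\gamma)}p\in\Bigl[\frac\pi2,\pi\Bigr),\qquad A=\frac1{\sin^p\alpha},\qquad b=\frac{2|\cos\alpha|^{1-q}}{\sin\alpha},
\]
with $|\cos\alpha|^0=1$ when $p=2$. For all $\omega,z\in\mathbb C$ and all real $\eta$ with $|\eta|\le\pi\gamma/p$,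
\begin{equation}\label{eq:pointwise}
\max(|\omega|^p,|z|^p)\le A|\omega+\bar z|^p-b\,\Psi(\omega ze^{i\eta}).
\end{equation}
\end{proposition}

The test functions of Section~\ref{sec:lower}, for $\beta=\gamma$ and $\pi\lambda=\alpha$, show where equality occurs. On the upper half of the circle they give $\arg\omega=\alpha/2$ and $z=|\cos\alpha|\,\omega$, so $A|\omega+\bar z|^p=|\omega|^p$ and $\arg(\omega z)=\alpha$. With $\eta=-\pi\gamma/p$ the argument of $\omega ze^{i\eta}$ is $\pi/p$, where $\Psi$ vanishes. So \eqref{eq:pointwise} is an equality at this configuration. In the application $\eta=\frac{2\gamma}p\arg(1-t)$, and this does tend to $-\pi\gamma/p$ as $t\to1$ along the upper half of the circle, where the test functions concentrate.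

For $p=2$ the proposition is Lemma~\ref{lem:p2} with $\delta=\pi\gamma/2$, since then $\sin\alpha=\cos\delta$ and $\Psi=\operatorname{Re}$. For $p<2$ we reduce it to an inequality in two real variables, centered at the equality case.

\begin{lemma}\label{lem:two}
Let $1<p<2$, $a_0=\pi-\frac\pi p\in(0,\frac\pi2)$, $0<a\le a_0$ and $b=2\cos^{1-q}a/\sin a$. For $\rho\ge0$ and $-a\le s\le\frac\pi p$,
\begin{equation}\label{eq:two}
\frac{|1-\rho e^{i(a+s)}|^p}{\sin^pa}\ge1+b\rho^q\sin(qs).
\end{equation}
\end{lemma}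

For $s=0$ this says that the distance from $1$ to the ray of angle $a$ is $\sin a$, with equality at $\rho=\cos a$. The point $(\rho,s)=(\cos a,0)$ is interior to the domain, so the $s$-derivatives of the two sides must agree there. They are $p\cot a$ and $bq\cos^qa$, and this forces the value of $b$.

\begin{proof}[Proof of Proposition~\ref{prop:pointwise} for $p<2$ from Lemma~\ref{lem:two}]
The right side of \eqref{eq:pointwise} is symmetric in $\omega$ and $z$, so it suffices to bound $|\omega|^p$. If $\omega=0$, the right side is $A|z|^p\ge0$. Otherwise, both sides are homogeneous of degree $p$ and invariant under $(\omega,z)\mapsto(e^{i\theta}\omega,e^{-i\theta}z)$, so we may take $\omega=1$ and $z=\rho e^{i\tau}$. Let $\sigma\in[-\pi,\pi]$ be congruent to $\tau+\eta$ modulo $2\pi$. Changing the signs of $\tau,\eta,\sigma$ changes nothing, so let $\sigma\ge0$. We must show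
\begin{equation}\label{eq:reduced}
1+b\rho^q\cos(q\sigma)\le A\,|1+\rho e^{i(\sigma-\eta)}|^p .
\end{equation}
We replace $\eta$ by its worst value. Let $\tau^*=\min(\sigma+\frac{\pi\gamma}p,\pi)\in[\frac{\pi\gamma}p,\pi]$. If $\tau^*<\pi$, then $|\sigma-\eta|\le\tau^*<\pi$, so $\cos(\sigma-\eta)\ge\cos\tau^*$; if $\tau^*=\pi$, the same inequality holds because $\cos\tau^*=-1$. Hence $|1+\rho e^{i(\sigma-\eta)}|\ge|1+\rho e^{i\tau^*}|$. Also $0\le q(\tau^*-\frac{\pi\gamma}p)\le q\sigma\le\pi$, so $\cos(q\sigma)\le\cos\bigl(q(\tau^*-\frac{\pi\gamma}p)\bigr)$. Since $b\ge0$, \eqref{eq:reduced} follows from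
\[
1+b\rho^q\cos\bigl(q(\tau^*-\tfrac{\pi\gamma}p)\bigr)\le A\,|1+\rho e^{i\tau^*}|^p .
\]
Put $a=\pi-\alpha$ and $s=\alpha-\tau^*$. Then $0<a\le a_0$ because $0\le\gamma<p-1$, and $A=\sin^{-p}a$, $b=2\cos^{1-q}a/\sin a$. From $\alpha-\frac{\pi\gamma}p=\frac\pi p$ we get $-a\le s\le\frac\pi p$ and $q(\tau^*-\frac{\pi\gamma}p)=q(\frac\pi p-s)=\frac\pi2-qs$. Finally $\tau^*=\pi-(a+s)$, so $|1+\rho e^{i\tau^*}|=|1-\rho e^{-i(a+s)}|=|1-\rho e^{i(a+s)}|$. The last display is \eqref{eq:two}.
\end{proof}

\subsection*{Removing the weight by convexity}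
Lemma~\ref{lem:two} still contains the parameter $a$, which records the weight; $a=a_0$ corresponds to $\gamma=0$. If $\rho$ is measured in units of $\cos a$, so that the equality point does not move, the dependence on $a$ becomes convex.

\begin{lemma}\label{lem:convex}
If Lemma~\ref{lem:two} holds for $a=a_0$, then it holds for all $0<a\le a_0$.
\end{lemma}

\begin{proof}
Let $0<a\le a_0$, so $\cos a>0$. Put $\rho e^{is}=\xi\cos a$ and $\varepsilon=\cot a$. Then
\[
e^{-ia}-\rho e^{is}=(1-\xi)\cos a-i\sin a=-i\sin a\,\bigl[1-i\varepsilon(\xi-1)\bigr],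
\]
so $|1-\rho e^{i(a+s)}|/\sin a=|1-i\varepsilon(\xi-1)|$. With the principal branch, $b\rho^q\sin(qs)=b\cos^qa\operatorname{Im}\xi^q=2\varepsilon\operatorname{Im}\xi^q$. So \eqref{eq:two} says that
\[
H_\xi(\varepsilon):=|1-i\varepsilon(\xi-1)|^p-1-2\varepsilon\operatorname{Im}\xi^q\ge0
\]
for $\varepsilon=\cot a$ and all $\xi$ with $\xi=0$ or $\arg\xi\in[-a,\frac\pi p]$. Fix such a $\xi$. Since $[-a,\frac\pi p]\subset[-a_0,\frac\pi p]$, the hypothesis gives $H_\xi(\varepsilon_0)\ge0$ for $\varepsilon_0=\cot a_0>0$. The function $H_\xi$ is convex on $\mathbb R$, being the $p$th power of the modulus of an affine function plus an affine function, and $H_\xi(0)=0$. For $\varepsilon\ge\varepsilon_0$ convexity gives $H_\xi(\varepsilon_0)\le(\varepsilon_0/\varepsilon)H_\xi(\varepsilon)$, hence $H_\xi(\varepsilon)\ge0$.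
\end{proof}

\section{The two-variable inequality for $a=a_0$}\label{sec:core}

In this section $1<p<2$ and $a=a_0=\pi-\frac\pi p$. Put $t=a+s$, which is a real angle in this section only; it runs over $[0,\pi]$. With
\[
N(\rho,t)=|1-\rho e^{it}|^p-\sin^pa,\qquad B=b\sin^pa=2\cos^{1-q}a\,\sin^{p-1}a,
\]
we must prove $N(\rho,t)\ge B\rho^q\sin(qs)$. For $\rho=0$ this reads $1\ge\sin^pa$, and the case $t=a$ was noted after Lemma~\ref{lem:two}. Since $qa=(p-1)\frac\pi2$,
\begin{equation}\label{eq:angles}
-\frac\pi2<-qa\le qs\le\frac\pi2,\qquad\text{with }qs=\frac\pi2\text{ only for }t=\pi .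
\end{equation}
So $\sin(qs)$ has the sign of $s$. We study the quotient
\[
R(\rho,t)=\frac{N(\rho,t)}{\rho^q\sin(qs)}
\]
on $\Omega_+=(0,\infty)\times(a,\pi]$ and $\Omega_-=(0,\infty)\times[0,a)$, and we must show that $R\ge B$ on $\Omega_+$ and $R\le B$ on $\Omega_-$. The advantage of the quotient is that $B$ does not enter the equations for its critical points; they reduce to one equation in $t$, which has no solution. Suppose that $\inf_{\Omega_+}R<B$ or $\sup_{\Omega_-}R>B$.

\subsection*{Step 1: the extremum is attained}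
Let $\inf_{\Omega_+}R<B$ and take a minimizing sequence. We have $0<\sin(qs)\le1$ on $\Omega_+$, $N\to1-\sin^pa>0$ uniformly in $t$ as $\rho\to0$, and $N\ge(\rho-1)^p-1$ for $\rho\ge1$. So $R\to+\infty$ uniformly in $t$ as $\rho\to0$ or $\rho\to\infty$, and along a subsequence $\rho\to\rho_1\in(0,\infty)$ and $t$ converges. Suppose $t\to a$. If $\rho_1\ne\cos a$, then $N\to N(\rho_1,a)>0$ and $R\to+\infty$. If $\rho_1=\cos a$, then $|1-\rho e^{it}|\ge\sin t$ gives
\[
R\ge\frac{\sin^pt-\sin^pa}{\rho^q\sin(qs)}\longrightarrow\frac{p\sin^{p-1}a\cos a}{q\cos^qa}=B .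
\]
Both conclusions contradict $\inf R<B$. So the infimum is attained at some $(\rho_*,t_*)$ with $a<t_*\le\pi$.

Let $\sup_{\Omega_-}R>B$. Now $-1<\sin(qs)<0$, so the same bounds on $N$ give $R\to-\infty$ as $\rho\to0$ or $\rho\to\infty$, and as $t\to a$ with $\rho\to\rho_1\ne\cos a$. If $t\to a$ and $\rho\to\cos a$, division of $N\ge\sin^pt-\sin^pa$ by the negative number $\rho^q\sin(qs)$ bounds $R$ from above by the same quotient, which tends to $B$. So the supremum is attained at some $(\rho_*,t_*)$ with $0\le t_*<a$.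

It remains to exclude $t_*\in(0,\pi)\setminus\{a\}$, $t_*=0$ and $t_*=\pi$.

\subsection*{Step 2: the equation for interior critical points}
Let $0<t<\pi$, $t\ne a$, $\zeta=\rho e^{it}$. Then $\zeta\ne1$ and $R$ is smooth near $(\rho,t)$. Suppose $\nabla R=0$ there. Apply $\partial_t$ and $\rho\,\partial_\rho$ to $N=R\rho^q\sin(qs)$, using $|1-\zeta|^2=1-2\rho\cos t+\rho^2$:
\begin{align}
p|1-\zeta|^{p-2}\rho\sin t&=qR\rho^q\cos(qs),\label{eq:dt}\\
p|1-\zeta|^{p-2}\rho(\rho-\cos t)&=qR\rho^q\sin(qs).\label{eq:drho}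
\end{align}
The left side of \eqref{eq:dt} is positive and $\cos(qs)>0$, so we may divide \eqref{eq:drho} by \eqref{eq:dt}: $\rho-\cos t=\sin t\tan(qs)$. Hence
\[
\rho=\frac{\cos t\cos(qs)+\sin t\sin(qs)}{\cos(qs)}=\frac{\cos(t-qs)}{\cos(qs)},\qquad|1-\zeta|^2=(\rho-\cos t)^2+\sin^2t=\frac{\sin^2t}{\cos^2(qs)} .
\]
By \eqref{eq:drho}, $N=R\rho^q\sin(qs)=2\rho(\rho-\cos t)|1-\zeta|^{p-2}$. Since $|1-\zeta|^2-2\rho(\rho-\cos t)=1-\rho^2$,
\[
\sin^pa=|1-\zeta|^p-N=|1-\zeta|^{p-2}(1-\rho^2).
\]
Inserting the values of $\rho$ and $|1-\zeta|$, we find that $t$ satisfies $U(t)=\sin^pa$, where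
\begin{equation}\label{eq:U1}
U(t)=\Bigl(\frac{\sin t}{\cos(qs)}\Bigr)^{p-2}\Bigl(1-\frac{\cos^2(t-qs)}{\cos^2(qs)}\Bigr),\qquad0<t<\pi .
\end{equation}
Put $y=t-ps$. The identity $\cos^2x_1-\cos^2x_2=\sin(x_2-x_1)\sin(x_2+x_1)$ with $x_1=qs$, $x_2=t-qs$ gives
\begin{equation}\label{eq:U2}
\cos^2(qs)-\cos^2(t-qs)=\sin t\sin y,\qquad U(t)=\frac{\sin^{p-1}t\,\sin y}{\cos^p(qs)} .
\end{equation}
At $t=a$ we have $s=0$, $y=a$ and $U(a)=\sin^pa$. So a critical point requires $U(t)=U(a)$ with $t\ne a$.

\subsection*{Step 3: $U$ has a strict maximum at $a$}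
We show that $U$ is strictly increasing on $(0,a]$ and strictly decreasing on $[a,\pi)$; this excludes interior critical points. The angle $y=pa-(p-1)t$ decreases from $(p-1)\pi<\pi$ to $0$ as $t$ goes from $0$ to $\pi$, so $\sin y>0$ and $U>0$ on $(0,\pi)$. Logarithmic differentiation of \eqref{eq:U2} gives
\[
\frac{U'}U=(p-1)(\cot t-\cot y)+pq\tan(qs),\qquad\cot t-\cot y=\frac{\sin(y-t)}{\sin t\sin y}=-\frac{\sin(ps)}{\sin t\sin y}.
\]
Use $\sin(ps)=2\tan(qs)\cos^2(qs)$, the first identity in \eqref{eq:U2}, $pq=2q^2$ and $p-1=2q-1$: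
\begin{align*}
\frac{U'}U&=\frac{2\tan(qs)}{\sin t\sin y}\Bigl[q^2\bigl(\cos^2(qs)-\cos^2(t-qs)\bigr)-(2q-1)\cos^2(qs)\Bigr]\\
&=\frac{2\tan(qs)}{\sin t\sin y}\Bigl[(1-q)^2\cos^2(qs)-q^2\cos^2(t-qs)\Bigr].
\end{align*}
The angle $t-qs=a+(1-q)s$ increases from $qa$ to $\frac\pi2$ as $s$ goes from $-a$ to $\frac\pi p$. So both cosines are positive for $s<\frac\pi p$, and the bracket has the sign of
\[
d(s)=(1-q)\cos(qs)-q\cos\bigl(a+(1-q)s\bigr).
\]
Here $d(\frac\pi p)=0$ and $d'(s)=q(1-q)\bigl[\sin(a+(1-q)s)-\sin(qs)\bigr]$. Both angles lie in $[-\frac\pi2,\frac\pi2]$, and their difference $a-(2q-1)s$ is positive for $s<\frac\pi p$ because $(2q-1)\frac\pi p=a$. Thus $d'>0$ and $d<0$ on $[-a,\frac\pi p)$, and $U'$ has the sign of $-\tan(qs)$, which is the sign of $a-t$.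

\subsection*{Step 4: the edge $t_*=0$}
Here $R(\rho_*,0)>B>0$ and $\sin(qs)=-\sin(qa)<0$, so $N(\rho_*,0)<0$. The one-sided derivative $\partial_tN(\rho_*,0^+)$ vanishes: for $\rho_*\ne1$ it is the left side of \eqref{eq:dt} at $t=0$, and for $\rho_*=1$ we have $N(1,t)=(2\sin\frac t2)^p-\sin^pa$ with $p>1$. Therefore
\[
\partial_tR(\rho_*,0^+)=-\frac{N(\rho_*,0)\,q\cos(qa)}{\rho_*^q\sin^2(qa)}>0,
\]
where $\cos(qa)>0$ by \eqref{eq:angles}. So $R$ increases as $t$ moves into $\Omega_-$, which contradicts maximality.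

\subsection*{Step 5: the edge $t_*=\pi$}
At $t=\pi$ the $t$-derivatives of both $N$ and $\sin(qs)$ vanish, so first derivatives give no information. The second-order term will have the right sign only if $1+\rho_*<1/q$, and we obtain this bound from Step 3.

On the edge $\sin(qs)=1$ and $N=(1+\rho)^p-\sin^pa$. Minimality in $\rho$ gives $\rho_*\partial_\rho N=qN$, that is,
\[
N_0:=N(\rho_*,\pi)=2\rho_*(1+\rho_*)^{p-1}>0 .
\]
Hence $\sin^pa=(1+\rho_*)^p-N_0=k(\rho_*)$, where $k(\rho)=(1+\rho)^{p-1}(1-\rho)$. The function $k$ is strictly decreasing on $[0,\infty)$, since $k'(\rho)=(1+\rho)^{p-2}(p-2-p\rho)<0$. Let $\hat\rho=(1-q)/q$, so that $1+\hat\rho=1/q$. For $t=\pi-h$ we have $qs=\frac\pi2-qh$ and $t-qs=\frac\pi2-(1-q)h$, so as $h\to0^+$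
\[
\frac{\cos(t-qs)}{\cos(qs)}=\frac{\sin((1-q)h)}{\sin(qh)}\to\hat\rho,\qquad\frac{\sin t}{\cos(qs)}=\frac{\sin h}{\sin(qh)}\to1+\hat\rho .
\]
By \eqref{eq:U1}, $U(\pi^-)=(1+\hat\rho)^{p-2}(1-\hat\rho^2)=k(\hat\rho)$. Step 3 gives $k(\hat\rho)<U(a)=\sin^pa=k(\rho_*)$, hence $\rho_*<\hat\rho$.

Now $|1-\rho_*e^{i(\pi-h)}|^2=(1+\rho_*)^2-\rho_*h^2+O(h^4)$, so
\[
N(\rho_*,\pi-h)=N_0-q\rho_*(1+\rho_*)^{p-2}h^2+o(h^2)=N_0\Bigl(1-\frac{qh^2}{2(1+\rho_*)}+o(h^2)\Bigr),
\]
while $\sin(qs)=\cos(qh)=1-\frac12q^2h^2+o(h^2)$. Therefore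
\[
\frac{R(\rho_*,\pi-h)}{R(\rho_*,\pi)}=1+\frac{qh^2}2\Bigl[q-\frac1{1+\rho_*}\Bigr]+o(h^2).
\]
The bracket is negative because $1+\rho_*<1/q$, and $R(\rho_*,\pi)=N_0\rho_*^{-q}>0$. So $R$ decreases as $t$ moves into $\Omega_+$, which contradicts minimality.

This proves \eqref{eq:two} for $a=a_0$. By Lemma~\ref{lem:convex}, Lemma~\ref{lem:two} holds, and so does Proposition~\ref{prop:pointwise}.

\section{Power weights for $1<p\le2$}\label{sec:power}

Integration of the pointwise inequality gives the following criterion.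

\begin{lemma}\label{lem:integrate}
Let $1<p\le2$, $0\le\gamma<p-1$, $\alpha=\pi(1+\gamma)/p$, and let $w$ be admissible for $p$. Suppose there is a measurable $\eta$ on $\mathbb T$ with $|\eta|\le\pi\gamma/p$ almost everywhere such that, for every trigonometric polynomial $f$ and $\omega,z$ as in \eqref{eq:omegaz},
\begin{equation}\label{eq:sign}
\int_{\mathbb T}\Psi(\omega ze^{i\eta})\,w\,dm\ge0 .
\end{equation}
Then $\|Mf\|_{p,w}\le\|f\|_{p,w}/\sin\alpha$ for all $f\in L^p(w)$.
\end{lemma}

\begin{proof}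
Multiply \eqref{eq:pointwise} by $w$ and integrate; all integrals are finite because $\omega,z$ are bounded and $w\in L^1$. Since $b\ge0$, the last term may be dropped. Then apply Lemma~\ref{lem:weights}(iii).
\end{proof}

Let $w=|1-t|^\beta$. Since $p\le2$, we have $\sin(\pi\lambda)\ge\sin(\pi/p)$ for $\lambda\in(0,1)$ if and only if $1/p'\le\lambda\le1/p$; for $\lambda=(1+\beta)/p$ this means $p-2\le\beta\le0$. By \eqref{eq:constant}, $\sin(\pi/r)=\sin\alpha$ with $\alpha=\pi(1+\gamma)/p$, where
\begin{equation}\label{eq:gamma}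
\gamma=\begin{cases}\beta,&0\le\beta<p-1,\\ 0,&p-2\le\beta\le0,\\ p-2-\beta,&-1<\beta\le p-2;\end{cases}
\end{equation}
in the last line $(1+\beta)/p=1-(1+\gamma)/p$. In all cases $0\le\gamma<p-1$. We prove \eqref{eq:max} in the three ranges.

\subsection*{The range $\beta\ge0$}
Let $\gamma=\beta$ and $G(\zeta)=\omega(\zeta)z(\zeta)(1-\zeta)^{2\gamma/p}$. This function is continuous on $\overline{\mathbb D}$, holomorphic in $\mathbb D$, and $G(0)=0$. By Lemma~\ref{lem:Psi} and (S1), $\int_{\mathbb T}\Psi(G)\,dm\ge\Psi(0)=0$. By the homogeneity of $\Psi$, on $\mathbb T$ we have $\Psi(G)=|1-t|^\gamma\Psi(\omega ze^{i\eta})$ with $\eta=\frac{2\gamma}p\arg(1-t)$, $|\eta|\le\pi\gamma/p$. This is \eqref{eq:sign}.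

\subsection*{The range $\beta\le p-2$}
For $\beta<0$ the factor $(1-\zeta)^{2\beta/p}$ would produce a rotation $\eta$ of size $\pi|\beta|/p$, and for $p<2$ the number $|\beta|$ exceeds the $\gamma$ of \eqref{eq:gamma}; since $1/\sin\alpha$ increases with $\gamma$, the constant would not be sharp. We need a factor that changes the modulus at a smaller cost in argument. On $\mathbb T$,
\[
-\frac{(1-t)^2}t=(1-t)(1-\bar t)=|1-t|^2,
\]
so the factor $-(1-\zeta)^2/\zeta$ costs no argument at all, and its pole is canceled by the zero of $z$. The product no longer vanishes at $0$, but it vanishes to high order at $1$. We therefore apply (S1) at points $x\to1$, where the normalized Poisson kernel tends to a multiple of $|1-t|^{-2}$.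

Let $\gamma=p-2-\beta$ and
\[
G(\zeta)=-\omega(\zeta)\,\frac{z(\zeta)}\zeta\,(1-\zeta)^{2-2\gamma/p},\qquad v=\Psi\circ G .
\]
Since $2-2\gamma/p>0$, $G$ is continuous on $\overline{\mathbb D}$ and holomorphic in $\mathbb D$, so $v$ is continuous on $\overline{\mathbb D}$ and subharmonic in $\mathbb D$. On $\mathbb T$ we have $G=|1-t|^{2-2\gamma/p}\,\omega ze^{i\eta}$ with $\eta=-\frac{2\gamma}p\arg(1-t)$, $|\eta|\le\pi\gamma/p$, and so
\[
v=|1-t|^{p-\gamma}\,\Psi(\omega ze^{i\eta})\quad\text{on }\mathbb T,\qquad|v(\zeta)|\le|G(\zeta)|^{q}\le C|1-\zeta|^{p-\gamma}\quad\text{on }\overline{\mathbb D}.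
\]
For $0<x<1$, (S1) divided by $1-x$ reads
\[
\frac{v(x)}{1-x}\le\int_{\mathbb T}\frac{1+x}{|t-x|^2}\,v(t)\,dm(t).
\]
Let $x\to1$. The left side is $O\bigl((1-x)^{p-\gamma-1}\bigr)$ and tends to $0$ because $\gamma<p-1$. On the right, $|t-x|=|1-x\bar t|\ge\frac12|1-t|$ by \eqref{eq:radial}, so the integrand is at most $8C|1-t|^{p-\gamma-2}=8C|1-t|^\beta$ in modulus, and this is integrable because $\beta>-1$. Dominated convergence gives $0\le2\int_{\mathbb T}v\,|1-t|^{-2}\,dm$, which is \eqref{eq:sign} for $w=|1-t|^\beta$.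

\subsection*{The range $p-2<\beta<0$}
This range is empty unless $p<2$. Put $K=1/\sin(\pi/p)$. At both endpoints $\beta=0$ and $\beta=p-2$ we have $\gamma=0$, so \eqref{eq:max} holds there with the constant $K$, which is also the constant required in between. We interpolate between the two weights with the three lines theorem: a bounded continuous function on the strip $0\le\operatorname{Re}\nu\le1$ that is holomorphic inside and bounded in modulus by a constant on both boundary lines is bounded by that constant on the strip. Since $M$ is not linear, we linearize it by testing $Pf$ and $Qf$ against two functions.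

Write $\beta=\theta(p-2)$ with $0<\theta<1$, and let $\kappa=|1-t|^{(2-p)/p}$. The weights with exponents $0$, $\beta$, $p-2$ are $1$, $\kappa^{-p\theta}$, $\kappa^{-p}$. Let $\|\cdot\|_p$ be the unweighted norm. Let $f,h_1,h_2$ be bounded functions that vanish near $t=1$, with $\||h_1|+|h_2|\|_{p'}\le1$. Put
\[
F_\nu=f\kappa^{\nu-\theta},\qquad\varphi(\nu)=\int_{\mathbb T}\kappa^{-\nu}\bigl(h_1PF_\nu+h_2QF_\nu\bigr)\,dm .
\]
Where $f$, $h_1$ or $h_2$ is nonzero, $\log\kappa$ is bounded. So $F_\nu$ and $h_j\kappa^{-\nu}$ are given by power series in $\nu$ that converge in $L^\infty\subset L^2$ for all $\nu$, and they are bounded in $L^2$ on the strip. As $P$ and $Q$ are bounded on $L^2$, $\varphi$ is entire and bounded on the strip. Each $F_\nu$ lies in $L^2$ and in both endpoint spaces, so by Lemma~\ref{lem:weights}(ii) the endpoint estimates apply to it. H\"older's inequality gives $|\varphi(\nu)|\le\|\kappa^{-\operatorname{Re}\nu}MF_\nu\|_p$, and hence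
\begin{align*}
|\varphi(\nu)|&\le\|MF_\nu\|_p\le K\|F_\nu\|_p=K\|f\kappa^{-\theta}\|_p&&(\operatorname{Re}\nu=0),\\
|\varphi(\nu)|&\le\|\kappa^{-1}MF_\nu\|_p\le K\|\kappa^{-1}F_\nu\|_p=K\|f\kappa^{-\theta}\|_p&&(\operatorname{Re}\nu=1).
\end{align*}
Therefore $|\varphi(\theta)|\le K\|f\kappa^{-\theta}\|_p$, and $F_\theta=f$.

Let $\phi=\kappa^{-\theta}Mf$ and $\phi_n=\phi\cdot1_{E_n}$, where $E_n=\{|1-t|>1/n,\ \phi\le n\}$. If $\|\phi_n\|_p>0$, put $h=(\phi_n/\|\phi_n\|_p)^{p-1}$, so $\|h\|_{p'}=1$. Take $|h_1|=h$ on $\{|Pf|\ge|Qf|\}$ and $|h_2|=h$ on the complement, both zero elsewhere, with arguments such that $h_1Pf\ge0$ and $h_2Qf\ge0$. Then $\varphi(\theta)=\int h\phi\,dm=\|\phi_n\|_p$. Monotone convergence gives $\|Mf\|_{p,w}\le K\|f\|_{p,w}$ for bounded $f$ vanishing near $1$.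

For a trigonometric polynomial $f$ let $f_n=f\cdot1_{\{|1-t|>1/n\}}$. Then $\|f_n\|_{p,w}\le\|f\|_{p,w}$ and $f_n\to f$ in $L^2$, so along a subsequence $Mf_n\to Mf$ almost everywhere. Fatou's lemma gives the estimate for $f$, and Lemma~\ref{lem:weights}(iii) gives it on $L^p(w)$. This completes the proof of \eqref{eq:max}.

\section{Duality and the proofs of Theorems~\ref{thm:norm} and~\ref{thm:max}}\label{sec:dual}

For $w=|1-t|^\beta$ the dual weight is $w'=|1-t|^{\beta'}$ with $\beta'=-\beta/(p-1)\in(-1,p'-1)$. Since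
\[
\frac1{p'}=1-\frac1p,\qquad\frac{1+\beta'}{p'}=\frac{p-1-\beta}p=1-\frac{1+\beta}p,
\]
formula \eqref{eq:constant} shows that $(p,\beta)$ and $(p',\beta')$ have the same value of $\sin(\pi/r)$.

\begin{proof}[Proof of Theorem~\ref{thm:norm}]
For $p\le2$, \eqref{eq:max} and $|Pf|\le Mf$ give $\|P\|_{L^p(w)}\le1/\sin(\pi/r)$. For $p>2$ we have $p'<2$, and $\|P\|_{L^p(w)}=\|P\|_{L^{p'}(w')}\le1/\sin(\pi/r)$ by Lemma~\ref{lem:weights}(iv). The reverse inequality is \eqref{eq:r}.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:max}]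
Inequality \eqref{eq:max} was proved in Section~\ref{sec:power}. Let $p\ge2$, $g_1,g_2\in L^p(w)$ and $g\in L^{p'}(w')$. By Lemma~\ref{lem:weights}(iv) and \eqref{eq:max} for $(p',w')$,
\begin{align*}
|\langle Pg_1+Qg_2,g\rangle|&=|\langle g_1,Pg\rangle+\langle g_2,Qg\rangle|\le\int_{\mathbb T}(|g_1|+|g_2|)\,Mg\,dm\\
&\le\bigl\||g_1|+|g_2|\bigr\|_{p,w}\,\frac{\|g\|_{p',w'}}{\sin(\pi/r)} .
\end{align*}
The supremum over $\|g\|_{p',w'}\le1$ gives \eqref{eq:dualmax}. A constant that works in \eqref{eq:max} or in \eqref{eq:dualmax} bounds $\|P\|_{L^p(w)}$, by $|Pf|\le Mf$ in the first case and by the choice $g_2=0$ in the second. By \eqref{eq:r} it is at least $1/\sin(\pi/r)$.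
\end{proof}

\section{The weights $e^{c+\tilde u}$}\label{sec:W}

Let $w=e^{c+\tilde u}\in W_\gamma$. The role of $(1-\zeta)^\gamma$ is now played by
\[
\Phi=\exp\bigl(c-i(u+i\tilde u)\bigr)=e^{c+\tilde u}e^{-iu},
\]
which is holomorphic in $\mathbb D$ and has radial limits almost everywhere with $|\Phi|=w$. For real $\mu$ put $\Phi^\mu=\exp\bigl(\mu(c+\tilde u-iu)\bigr)$. The new difficulty is that $\Phi$ need not be continuous on $\overline{\mathbb D}$, so (S1) is applied on smaller circles and a limit is taken. Recall that $H^1$ consists of the holomorphic $F$ in $\mathbb D$ with $\sup_{0<x<1}\int_{\mathbb T}|F(xt)|\,dm<\infty$, and that for such $F$ the functions $F(x\,\cdot)$ converge in $L^1$ to the boundary function as $x\to1$.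

\begin{lemma}\label{lem:H1}
If $|\mu|\gamma<1$, then $\Phi^\mu\in H^1$ and $w^\mu\in L^1$. In particular, if $\gamma<\min(1,p-1)$, then $\Phi\in H^1$ and $w$ is admissible for $p$.
\end{lemma}

\begin{proof}
The Poisson extension satisfies $|u|\le\pi\gamma/2$ in $\mathbb D$, so $F=\Phi^\mu$ has $\operatorname{Re}F=|F|\cos(\mu u)\ge|F|\cos(|\mu|\gamma\pi/2)$, and $\cos(|\mu|\gamma\pi/2)>0$. The mean of $\operatorname{Re}F$ over every circle $|\zeta|=x$ is $\operatorname{Re}F(0)$. So $F\in H^1$, and $w^\mu=|F|\in L^1$ by Fatou's lemma. Take $\mu=1$ and $\mu=-1/(p-1)$.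
\end{proof}

The condition $\gamma<\min(1,p-1)$ is the range of $\gamma$ in both parts of Theorem~\ref{thm:W}.

\begin{proof}[Proof of Theorem~\ref{thm:W}]
\emph{Upper bound, $p\le2$.} For a trigonometric polynomial $f$ let $G=\omega z\Phi^{2/p}$. It is holomorphic in $\mathbb D$ and $G(0)=0$, so (S1) applied to $\zeta\mapsto\Psi(G(x\zeta))$ gives $\int_{\mathbb T}\Psi(G(xt))\,dm\ge0$ for $0<x<1$. As $x\to1$, $\Psi(G(xt))\to\Psi(G(t))$ almost everywhere, and $|\Psi(G(xt))|\le|G(xt)|^q\le C|\Phi(xt)|$, where the majorants converge to $C|\Phi|$ almost everywhere and in $L^1$. The generalized dominated convergence theorem, which allows majorants that vary but converge in this way, gives $\int_{\mathbb T}\Psi(G)\,dm\ge0$. On $\mathbb T$, $\Psi(G)=w\,\Psi(\omega ze^{i\eta})$ with $\eta=-\frac2pu$, $|\eta|\le\pi\gamma/p$. Lemma~\ref{lem:integrate} gives $\|P\|_{L^p(w)}\le1/\sin(\pi(1+\gamma)/p)$.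

\emph{Upper bound, $p\ge2$.} The dual weight $w'=\exp\bigl(-(c+\tilde u)/(p-1)\bigr)$ lies in $W_{\gamma'}$ with $\gamma'=\gamma/(p-1)<p'-1$. Since $(1+\gamma')/p'=(p-1+\gamma)/p=1-(1-\gamma)/p$, Lemma~\ref{lem:weights}(iv) and the first part give
\[
\|P\|_{L^p(w)}=\|P\|_{L^{p'}(w')}\le\frac1{\sin\bigl(\pi(1+\gamma')/p'\bigr)}=\frac1{\sin\bigl(\pi(1-\gamma)/p\bigr)} .
\]

\emph{Attainment.} The holomorphic function $i\gamma\log(1-\zeta)$ vanishes at $0$. Its real part $u=-\gamma\arg(1-\zeta)$ is bounded by $\pi\gamma/2$, hence is the Poisson integral of its boundary values, and its imaginary part is $\tilde u=\gamma\log|1-\zeta|$. So $|1-t|^\gamma=e^{\tilde u}\in W_\gamma$, and replacing $u$ by $-u$ gives $|1-t|^{-\gamma}\in W_\gamma$. Proposition~\ref{prop:lower} with $\lambda_1=(1+\beta)/p$, for $\beta=\gamma$ when $p\le2$ and for $\beta=-\gamma$ when $p\ge2$, shows that the upper bounds are equalities for these weights.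
\end{proof}

\begin{thebibliography}{1}
\bibitem{HV} Hollenbeck and Verbitsky, J. Funct. Anal. \textbf{175} (2000).
\end{thebibliography}
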